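\title{A locally compact projective plane that is not compact}

\begin{abstract}
For every non-archimedean local field $K$ with valuation ring $O$ we construct a topological projective plane whose point space and line space are disjoint sums of countably infinitely many copies of $O^2$. This plane is locally compact and not compact, so the question whether every locally compact projective plane is compact has a negative answer. Join and intersection are locally rational over $K$. The plane is an increasing union of compact partial planes, each obtained from the previous one by adding missing lines and points in compact open families. We also show that a locally compact plane is compact if its point space is not totally disconnected, and that in a locally compact, noncompact plane the spaces of points, lines and flags, all lines and all pencils are homeomorphic to the Cantor set minus a point.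
\end{abstract}

\section{The problem and the results}\label{sec:intro}

A \emph{projective plane} is a triple $(P,\mathcal{L},\mathbf{F})$ consisting of a set $P$ of points, a set $\mathcal{L}$ of lines and a set $\mathbf{F}\subseteq P\times\mathcal{L}$ of flags (incident pairs) such that two distinct points $p,q$ are incident with exactly one common line $p\vee q$, two distinct lines $L,M$ are incident with exactly one common point $L\wedge M$, and there is a quadrangle, that is, four points no three of which are incident with one line. A line is identified with the set of points incident with it, and the \emph{pencil} $\mathcal{L}_p$ is the set of lines incident with the point $p$. Every line has at least three points, every pencil has at least three lines, and interchanging points and lines gives another projective plane, the dual plane.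

The plane is a \emph{topological projective plane} if $P$ and $\mathcal{L}$ carry non-discrete Hausdorff topologies such that the join $(p,q)\mapsto p\vee q$, defined for $p\neq q$, and the intersection $(L,M)\mapsto L\wedge M$, defined for $L\neq M$, are continuous. Lines, pencils and $\mathbf{F}$ carry the subspace topologies from $P$, $\mathcal{L}$ and $P\times\mathcal{L}$. The definition is self-dual. Two known facts are used without proof.
\begin{itemize}
\item[(F1)] If one of the spaces $P$, $\mathcal{L}$, $\mathbf{F}$, a line or a pencil is compact (resp.\ locally compact), then so are all the others. The plane is then called \emph{compact} (resp.\ \emph{locally compact}).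
\item[(F2)] In a locally compact plane, $P$ and $\mathcal{L}$ have countable bases; hence they are metrizable.
\end{itemize}

\begin{example}\label{ex:classical}
Let $K$ be $\mathbb{R}$, $\mathbb{C}$ or a non-archimedean local field such as $\mathbb{Q}_p$. Let $P$ and $\mathcal{L}$ both be $(K^3\setminus\{0\})/K^\times$ with the quotient topology, and let $[v]$ be incident with $[\varphi]$ if $v\cdot\varphi=0$. Join and intersection are induced by the cross product. The quotient map is open, so both operations are continuous, and the quotient is Hausdorff because the relation $v\times w=0$ is closed. The space $P$ is the image of the compact set $\{v:\max_i|v_i|=1\}$, so the plane is compact.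
\end{example}

In this example local compactness comes from the field, and compactness costs nothing more: a line is $K\cup\{\infty\}$, the union of the compact set $\{x:|x|\le1\}$ and its image under the homeomorphism $x\mapsto 1/x$. A general plane has no field behind it, but its lines are still homogeneous spaces (Lemma~\ref{lem:persp}), and join and intersection still provide continuous substitutes for multiplication and division (Lemma~\ref{lem:division}). One may therefore guess that the answer to the following question, which has been posed as an open problem, is yes.

\medskip
\noindent\textbf{Question.} Is every locally compact projective plane compact?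
\medskip

The answer is no.

\begin{theorem}\label{thm:A}
Let $K$ be a non-archimedean local field with valuation ring $O$. There is a topological projective plane in which $P$ and $\mathcal{L}$ are both disjoint topological sums of countably infinitely many copies of $O^2$. In particular, the plane is locally compact and not compact. Join and intersection are locally given by rational functions over $K$ in the coordinates of these copies.
\end{theorem}

The guess is correct as soon as some connectedness is present, and in the remaining case all the spaces involved are determined.

\begin{theorem}\label{thm:B}
Every locally compact projective plane whose point space is not totally disconnected is compact.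
\end{theorem}

\begin{corollary}\label{cor:C}
If a locally compact projective plane is not compact, then $P$, $\mathcal{L}$, $\mathbf{F}$, all lines and all pencils are homeomorphic to the Cantor set minus a point.
\end{corollary}

The room for a counterexample lies on the diagonal. The axioms say nothing about $p\vee q$ as $q$ tends to $p$. In Example~\ref{ex:classical} the pencil of $p$ is the compact space $\mathbb{P}^1(K)$ of directions at $p$, and $p\vee q$ is determined by the direction from $p$ to $q$. In the plane of Theorem~\ref{thm:A} a line is a union of short straight segments lying in disjoint balls. The lines through $p$ still have distinct directions at $p$, but these directions fill only a proper open subset of $\mathbb{P}^1(K)$, and when $q$ approaches $p$ in a missing direction the line $p\vee q$ leaves every compact set (Remark~\ref{rem:pencil}).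

Theorem~\ref{thm:A} is proved in Sections~\ref{sec:dir}--\ref{sec:plane} from the definitions alone. Theorem~\ref{thm:B} and Corollary~\ref{cor:C} are proved in Sections~\ref{sec:B} and~\ref{sec:C}, which use (F1) and (F2) and do not depend on the construction.

\section{Local fields and directions}\label{sec:dir}

In Sections~\ref{sec:dir}--\ref{sec:plane}, $K$ is a non-archimedean local field: a field complete with respect to a nontrivial absolute value $|\cdot|$ that satisfies $|x+y|\le\max(|x|,|y|)$, with discrete value group and finite residue field. The valuation ring $O=\{x:|x|\le1\}$ is a compact open subring without isolated points, and its units are the elements of absolute value $1$. Fix a uniformizer $\pi$; then $|\pi|<1$, and every $x\neq0$ is a unit times a power of $\pi$. If $|y|<|x|$ then $|x+y|=|x|$. Hence $|\cdot|$ is locally constant on $K\setminus\{0\}$, and $1-\pi z$ is a unit for $z\in O$.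

On $K^2$ we write $|\cdot|$ for the maximum norm. A vector of norm $1$ is \emph{primitive}; every nonzero vector is a scalar multiple of a primitive one. If $A\in GL_2(O)$, then $A$ and $A^{-1}$ have entries in $O$, so $|\det A|=1$, $|Av|=|v|$ and $AO^2=O^2$. Let $\mathbb{P}^1=\mathbb{P}^1(K)$ be the set of directions $[v]=Kv$ of nonzero vectors $v\in K^2$, and put
\[
\delta([v],[w])=\frac{|\det(v,w)|}{|v|\,|w|}.
\]
For $A\in GL_2(O)$ and an integer $k\ge1$ define the \emph{disc}
\[
T(A,k)=\{[A(1,\pi^ku)]:u\in O\}
\]
with \emph{center} $[A(1,0)]$. For the identity matrix $\mathbf{1}$, the disc $T(\mathbf{1},k)$ is the set of directions whose slope lies in $\pi^kO$.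

\begin{lemma}\label{lem:discs}
\begin{itemize}
\item[(a)] $\delta$ is an ultrametric on $\mathbb{P}^1$, and $GL_2(O)$ acts transitively by isometries.
\item[(b)] $T(A,k)$ is the closed ball of radius $|\pi|^k$ about its center, and $u\mapsto[A(1,\pi^ku)]$ is a bijection $O\to T(A,k)$ that multiplies distances by $|\pi|^k$.
\item[(c)] Discs are open and closed, every nonempty open subset of $\mathbb{P}^1$ is infinite, and $\mathbb{P}^1$ is compact.
\end{itemize}
\end{lemma}

\begin{proof}
(a) The function $\delta$ is well defined, symmetric, and vanishes exactly for equal directions. The expression $\det(v_1,v_2)v_3+\det(v_2,v_3)v_1+\det(v_3,v_1)v_2$ is trilinear and alternating on a two-dimensional space, so it is zero. For primitive $v_i$, taking norms gives $|\det(v_3,v_1)|\le\max(|\det(v_1,v_2)|,|\det(v_2,v_3)|)$. A matrix $A\in GL_2(O)$ preserves norms and $|\det(v,w)|$, so it is an isometry. If $(a,b)$ is primitive, then $a$ or $b$ is a unit, and the matrix with first column $(a,b)$ and second column $(0,1)$ or $(1,0)$, respectively, lies in $GL_2(O)$ and sends $[(1,0)]$ to $[(a,b)]$.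

(b) By (a) we may take $A=\mathbf{1}$. For primitive $(a,b)$ we have $\delta([(a,b)],[(1,0)])=|b|$. If $|b|\le|\pi|^k<1$, then $a$ is a unit and $[(a,b)]=[(1,b/a)]$ with $b/a\in\pi^kO$. Conversely, $(1,\pi^ku)$ is primitive with second coordinate of absolute value at most $|\pi|^k$. Finally $\delta([(1,\pi^ku)],[(1,\pi^ku')])=|\pi|^k|u-u'|$.

(c) Closed balls of positive radius in an ultrametric space are open and closed. By (a) and (b) every nonempty open set contains a disc, and a disc is in bijection with $O$. For primitive $v,w$ we have $\delta([v],[w])=|\det(v,w-v)|\le|w-v|$, so $\mathbb{P}^1$ is a continuous image of the compact set of primitive vectors.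
\end{proof}

\section{Two model incidences}\label{sec:models}

Without topology, a projective plane can be grown from four points and no lines: add a new line for each pair of points not yet joined, incident with just these two points, then add a new point for each pair of lines that do not yet meet, and repeat. With topology this fails at once. Let $B,B'$ be disjoint open sets of points without isolated points, and add a line $\ell(p,q)$ for each $(p,q)\in B\times B'$, with the topology of $B\times B'$. For $q\neq q'$ the lines $\ell(p,q)$ and $\ell(p,q')$ meet in $p$. For $p''\neq p$ near $p$ the lines $\ell(p'',q)$ and $\ell(p,q')$ do not meet yet, so their intersection will be a new point, outside $B$. If $B$ is to remain open, the intersection map is discontinuous. Having a common point must therefore be an open condition on pairs of lines at every step, and for this each new line has to contain many points of $B$.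

\subsection*{One cell of points, one cell of lines}
Fix $k\ge1$. Take points $(x,y)\in O^2$ and lines $(u,w)\in O^2$, incident when
\begin{equation}\label{eq:model}
y+w=\pi^kxu .
\end{equation}
The line $(u,w)$ consists of the points $(x,\pi^kux-w)$ with $x\in O$; these lie in $O^2$ because $O$ is a ring. So it is a segment of an ordinary affine line with slope $\pi^ku$. The sign of $w$ is chosen so that \eqref{eq:model} is invariant under $(x,y)\leftrightarrow(u,w)$.

\begin{lemma}\label{lem:model1}
Let $(x,y)\neq(x',y')$ in $O^2$. There is $(u,w)\in O^2$ with $y+w=\pi^kxu$ and $y'+w=\pi^kx'u$ if and only if $[(x-x',y-y')]\in T(\mathbf{1},k)$, that is, $x\neq x'$ and $|y-y'|\le|\pi|^k|x-x'|$. In this case $(u,w)$ is unique: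
\begin{equation}\label{eq:join1}
u=\frac{y-y'}{\pi^k(x-x')},\qquad w=\pi^kxu-y .
\end{equation}
\end{lemma}

\begin{proof}
Subtracting the two equations gives $y-y'=\pi^ku(x-x')$. Then $x\neq x'$, since otherwise the points coincide; so $(x-x',y-y')$ is a nonzero multiple of $(1,\pi^ku)$ and \eqref{eq:join1} holds. Conversely, if $(x-x',y-y')$ is a nonzero multiple of $(1,\pi^ku)$ with $u\in O$, then $w=\pi^kxu-y$ lies in $O$ and equals $\pi^kx'u-y'$.
\end{proof}

Being joined is thus an open condition on pairs of distinct points, and by the symmetry of \eqref{eq:model} so is meeting for pairs of lines. The model uses only the disc $T(\mathbf{1},k)$ of directions at each point, which is small when $k$ is large; all other directions stay available for lines added later. The points $(0,0)$ and $(\pi^n,\pi^n)$ are not joined for any $n$, so the unjoined pairs accumulate on the diagonal and do not form a compact set. For this reason the $n$-th step of the construction will only join pairs at distance at least $|\pi|^n$.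

\subsection*{Two cells of points, one cell of lines}
Next we want to join every point $(x,y)$ of one copy of $O^2$ to every point $(x',y')$ of a second copy. Take one cell of lines $(u,w)\in O^2$ and use \eqref{eq:model} twice, the second time with $u$ and $w$ interchanged:
\begin{equation}\label{eq:model2}
y+w=\pi^kxu,\qquad y'+u=\pi^kx'w .
\end{equation}
Modulo $\pi^k$ the first point prescribes $w\equiv-y$ and the second prescribes $u\equiv-y'$, so together they should determine one line. The terms on the right cannot be dropped: under the incidence $y+w=0$ the lines $(u,w)$ and $(u',w)$ would share all the points $(x,-w)$.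

\begin{lemma}\label{lem:model2}
For all $x,y,x',y'\in O$ the system \eqref{eq:model2} has exactly one solution $(u,w)\in O^2$.
\end{lemma}

\begin{proof}
Substituting $w=\pi^kxu-y$ into the second equation gives $(1-\pi^{2k}xx')u=-(y'+\pi^kx'y)$. Since $1-\pi^{2k}xx'$ is a unit, this has exactly one solution $u$, which lies in $O$, and then $w=\pi^kxu-y\in O$.
\end{proof}

It remains to see how two lines $(u,w)\neq(u',w')$ meet. By Lemma~\ref{lem:model1} with the roles of points and lines interchanged, they meet in the first point cell if and only if $[(u-u',w-w')]\in T(\mathbf{1},k)$, and in the second if and only if $[(u-u',w-w')]\in T(\sigma,k)$, where $\sigma\in GL_2(O)$ interchanges the two coordinates. The directions $[(1,0)]$, $[(0,1)]$, $[(1,1)]$ have mutual distance $1>|\pi|^k$, so by Lemma~\ref{lem:discs}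
\begin{equation}\label{eq:twodiscs}
T(\mathbf{1},k)\cap T(\sigma,k)=\emptyset,\qquad[(1,1)]\notin T(\mathbf{1},k)\cup T(\sigma,k).
\end{equation}
Thus two lines never meet in both cells, and the line cell has directions to spare as well.

\section{Links and stages}\label{sec:stages}

We now allow finitely many cells, and copies of the model \eqref{eq:model} between a ball of points and a ball of lines. The copies may be rescaled, so that they fit into small balls, and rotated by $GL_2(O)$, so that they use a prescribed disc of directions.

Let $I,J$ be finite sets and put $P_S=I\times O^2$, $\mathcal{L}_S=J\times O^2$. The sets $\{i\}\times O^2$ and $\{j\}\times O^2$ are the \emph{cells}. On each of the two spaces let $d$ be the metric given by $|\xi-\xi'|$ within a cell and by $2$ between different cells; both spaces are compact. For an integer $r\ge0$, a \emph{ball of level $r$}, or \emph{$r$-ball}, is a set $\{i\}\times(c+\pi^rO^2)$ with $c\in O^2$. Balls are compact and open. If $r'\ge r$, an $r'$-ball is contained in or disjoint from a given $r$-ball, and an $r$-ball is a finite union of $r'$-balls; two $r$-balls are equal or disjoint. For $p,q$ in the same cell, $p-q\in O^2$ is the difference of their coordinates. A \emph{chart}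 of the ball $\{i\}\times(c+\pi^rO^2)$ with \emph{matrix} $A\in GL_2(O)$ is the bijection $\xi\mapsto(i,c+\pi^rA\xi)$ from $O^2$ onto the ball.

\begin{definition}\label{def:link}
A \emph{link} $\alpha$ consists of a chart $a_\alpha$ of a ball $B_\alpha\subseteq P_S$ with matrix $A_\alpha$, a chart $b_\alpha$ of a ball $D_\alpha\subseteq\mathcal{L}_S$ with matrix $A'_\alpha$, and an integer $k_\alpha\ge1$. Put
\[
R_\alpha=\{(a_\alpha(x,y),b_\alpha(u,w)):y+w=\pi^{k_\alpha}xu\},\qquad T_\alpha=T(A_\alpha,k_\alpha),\qquad T^*_\alpha=T(A'_\alpha,k_\alpha).
\]
If $(p,\ell)\in R_\alpha$, we say that $p$ and $\ell$ are \emph{incident through $\alpha$}. The set $B_\alpha\times D_\alpha\supseteq R_\alpha$ is the \emph{box} of $\alpha$.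
\end{definition}

\begin{lemma}\label{lem:link}
Let $\alpha$ be a link with $k=k_\alpha$ and $b_\alpha(\eta)=(j,c'+\pi^{r'}A'\eta)$.
\begin{itemize}
\item[(a)] For $p=a_\alpha(x,y)$ let $\Lambda_\alpha(p)=\{c'+\pi^{r'}A'(u,\pi^kxu-y):u\in K\}$. This is an affine line in $K^2$ with direction in $T^*_\alpha$, and the lines incident with $p$ through $\alpha$ are the elements of $D_\alpha\cap(\{j\}\times\Lambda_\alpha(p))$.
\item[(b)] Distinct points $p,q\in B_\alpha$ are incident through $\alpha$ with a common line if and only if $[p-q]\in T_\alpha$, and there is at most one such line.
\end{itemize}
\end{lemma}

\begin{proof}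
(a) The direction of $\Lambda_\alpha(p)$ is $[A'(1,\pi^kx)]\in T^*_\alpha$. An element of $D_\alpha$ is $b_\alpha(u,w)$ with $(u,w)\in O^2$, and it lies in $\{j\}\times\Lambda_\alpha(p)$ exactly when $w=\pi^kxu-y$.

(b) For $p=a_\alpha(x,y)$ and $q=a_\alpha(x',y')$ we have $[p-q]=[A_\alpha(x-x',y-y')]$. This lies in $T_\alpha$ exactly when $[(x-x',y-y')]\in T(\mathbf{1},k)$. Apply Lemma~\ref{lem:model1}.
\end{proof}

\begin{definition}\label{def:stage}
A \emph{stage} $S$ consists of finite sets $I,J$ and a finite set of links such that, with $F_S=\bigcup_\alpha R_\alpha$ as incidence relation, the following hold.
\begin{itemize}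
\item[(S1)] There are no points $p\neq q$ and lines $\ell\neq m$ such that both points are incident with both lines.
\item[(S2)] For each $p\in P_S$ the discs $T_\alpha$ of the links $\alpha$ with $p\in B_\alpha$ are pairwise disjoint and do not cover $\mathbb{P}^1$.
\item[(S2*)] For each $\ell\in\mathcal{L}_S$ the discs $T^*_\alpha$ of the links $\alpha$ with $\ell\in D_\alpha$ are pairwise disjoint and do not cover $\mathbb{P}^1$.
\item[(S3)] The boxes of distinct links are disjoint.
\end{itemize}
\end{definition}

Axiom (S1) is the uniqueness half of the axioms of a projective plane. The other axioms make it possible to preserve (S1) under extension and to prove continuity. Disjointness in (S2) prevents two points near $p$ from being joined through two different links, which by Lemma~\ref{lem:link}(b) would happen for a direction in $T_\alpha\cap T_\beta$. The uncovered direction leaves room for new links at $p$, and it is also the source of noncompactness. Axiom (S3) says that a flag comes from only one link, and that this link is determined by the box in which the flag lies.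

\subsection*{Duality}
Interchange $I$ with $J$ and, in each link, $a_\alpha$ with $b_\alpha$. By the symmetry of \eqref{eq:model}, $R_\alpha$ is replaced by its transpose, and $T_\alpha$, $T^*_\alpha$ are interchanged. Axioms (S1) and (S3) are symmetric, while (S2) and (S2*) are interchanged. So the dual of a stage is a stage, and every statement proved for all stages holds in dual form.

\subsection*{Nearby points}
A ball in $P_S$ is \emph{fine} if its level is at least the level of every $B_\alpha$. A fine ball is contained in or disjoint from each $B_\alpha$, so all its points lie in the same balls $B_\alpha$. Inside a fine ball, joining is decided by the direction alone.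

\begin{lemma}\label{lem:close}
Let a finite set of links satisfy \textup{(S3)}. If $p\neq q$ lie in a fine ball $B$ and both are incident with a line $m$, then both are incident with $m$ through one link $\gamma$, and $B\subseteq B_\gamma$, $[p-q]\in T_\gamma$.
\end{lemma}

\begin{proof}
Let $(p,m)\in R_\gamma$ and $(q,m)\in R_\varepsilon$. Since $B$ is fine and meets $B_\gamma$ and $B_\varepsilon$, it lies in both. So $(p,m)$ lies in the boxes of $\gamma$ and of $\varepsilon$, and $\gamma=\varepsilon$ by (S3). Lemma~\ref{lem:link}(b) gives $[p-q]\in T_\gamma$.
\end{proof}

\begin{lemma}\label{lem:unjoined}
Let $S$ be a stage. For every $p\in P_S$ there is a point $q\neq p$ in $P_S$ that has no common line with $p$. Dually, for every $\ell\in\mathcal{L}_S$ there is a line $m\neq\ell$ in $\mathcal{L}_S$ that has no common point with $\ell$.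
\end{lemma}

\begin{proof}
Let $B$ be a fine ball containing $p$, of level $r$. By (S2) there is a primitive vector $v$ such that $[v]\notin T_\gamma$ for all links $\gamma$ with $p\in B_\gamma$. Let $q\in B$ be the point with $q-p=\pi^rv$. By Lemma~\ref{lem:close}, a common line of $p$ and $q$ would give $[v]\in T_\gamma$ for a link $\gamma$ with $p\in B_\gamma$.
\end{proof}

\subsection*{The set of joined pairs}
Let $\Delta$ be the diagonal of $P_S\times P_S$, and let $G_S$ be the set of pairs $(p,q)\notin\Delta$ that have a common line. This line is unique by (S1), and we denote it by $p\vee q$. The next lemma is needed twice. Openness of $G_S$ gives the continuity of the join in the final plane. That $G_S$ is both open and closed allows us to cut the set of unjoined pairs into finitely many products of balls.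

\begin{lemma}\label{lem:clopen}
For every stage $S$ the set $G_S$ is open and closed in $(P_S\times P_S)\setminus\Delta$. Every pair in $G_S$ has a neighborhood in $G_S$ on which $p\vee q$ stays in one cell and its cell coordinates are rational functions over $K$, with nonvanishing denominators, of the cell coordinates of $p$ and $q$. In particular $\vee\colon G_S\to\mathcal{L}_S$ is continuous.
\end{lemma}

\begin{proof}
\emph{Closed.} Each $R_\alpha$ is a continuous image of a closed subset of $O^4$, so $F_S$ is compact. Let $(p_n,q_n)\in G_S$ converge to $(p,q)$ with $p\neq q$. Since $\mathcal{L}_S$ is compact, a subsequence of $p_n\vee q_n$ converges to a line $\ell$, and $(p,\ell),(q,\ell)\in F_S$ because $F_S$ is closed.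

\emph{Open, with rational join.} Let $(p_0,q_0)\in G_S$ and $\ell_0=p_0\vee q_0$, with $(p_0,\ell_0)\in R_\alpha$ and $(q_0,\ell_0)\in R_\beta$. For $p\in B_\alpha$ and $q\in B_\beta$ write $p=a_\alpha(x,y)$, $q=a_\beta(x',y')$; the chart coordinates are affine functions of the cell coordinates.

Suppose $\alpha=\beta$, and let $k=k_\alpha$. By Lemma~\ref{lem:model1}, at $(p_0,q_0)$ we have $\rho:=|x-x'|>0$ and $|y-y'|\le|\pi|^k\rho$. Near $(p_0,q_0)$ the value $|x-x'|$ stays equal to $\rho$, and the condition $|y-y'|\le|\pi|^k\rho$ is open. So nearby pairs are joined through $\alpha$, by the line $b_\alpha(u,w)$ given by \eqref{eq:join1}.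

Suppose $\alpha\neq\beta$. Now the line has to be found as a common element of two pencils, and (S2*) says that these cross transversally. Indeed $\ell_0\in D_\alpha\cap D_\beta$, so both balls lie in one cell $\{j\}\times O^2$, and $T^*_\alpha\cap T^*_\beta=\emptyset$. By Lemma~\ref{lem:link}(a), for all $p\in B_\alpha$ and $q\in B_\beta$ the affine lines $\Lambda_\alpha(p)$ and $\Lambda_\beta(q)$ have different directions, so they meet in exactly one point $\lambda(p,q)\in K^2$. Write $b_\alpha(\eta)=(j,c'+\pi^{r'}A'_\alpha\eta)$ and $b_\beta(\eta)=(j,c''+\pi^{r''}A'_\beta\eta)$. The parameters $u,t\in K$ of $\lambda(p,q)$ on the two affine lines solve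
\[
u\,\pi^{r'}A'_\alpha(1,\pi^{k_\alpha}x)-t\,\pi^{r''}A'_\beta(1,\pi^{k_\beta}x')=c''-c'+\pi^{r'}A'_\alpha(0,y)-\pi^{r''}A'_\beta(0,y'),
\]
a linear system with polynomial coefficients whose determinant does not vanish on $B_\alpha\times B_\beta$. By Cramer's rule $\lambda$ is rational and continuous. By Lemma~\ref{lem:link}(a), $\ell_0=(j,\lambda(p_0,q_0))$. Since $D_\alpha\cap D_\beta$ is open, $(j,\lambda(p,q))\in D_\alpha\cap D_\beta$ for $(p,q)$ near $(p_0,q_0)$, and by Lemma~\ref{lem:link}(a) this line is incident with $p$ through $\alpha$ and with $q$ through $\beta$. Hence it is $p\vee q$.
\end{proof}

\section{Joining all pairs at a given distance}\label{sec:step}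

To extend a stage, we cut the unjoined pairs at distance at least $|\pi|^N$ into products $B\times B'$ of small balls and attach a copy of the model \eqref{eq:model2} to each product, rotated into unused directions. The smallest case already shows the choices to be made.

\begin{example}\label{ex:Q2}
Let $K=\mathbb{Q}_2$, $\pi=2$, and let $S$ be the model \eqref{eq:model} with $k=1$: one point cell, one line cell, one link. It is a stage: (S1) holds by Lemma~\ref{lem:model1}, a single disc does not cover $\mathbb{P}^1$ by \eqref{eq:twodiscs}, and (S3) is vacuous. A primitive vector is congruent modulo $2$ to $(1,0)$, $(0,1)$ or $(1,1)$, and two primitive vectors have even determinant exactly when they are congruent. So $\mathbb{P}^1$ is the disjoint union of the three discs of radius $1/2$ about $[(1,0)]$, $[(0,1)]$, $[(1,1)]$, and the link uses the first.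

Take $N=0$. The point cell is the union of four $1$-balls, the residue classes modulo $2$. Points at distance $1$ lie in different classes, and they are joined exactly when the classes differ by $(1,0)$. This leaves four unordered pairs $\{B,B'\}$ of classes, those differing by $(0,1)$ or $(1,1)$, and each class occurs in two of them. We add four line cells, one for each pair, and each class receives two new links. Their discs must avoid $T(\mathbf{1},1)$ and each other, so we center them at $[(0,1)]$ and $[(1,1)]$. With radius $1/2$ the three discs would cover $\mathbb{P}^1$. Then no link could ever again be attached to these points, although they have to be joined to the points created later. With radius $1/4$, that is, with $k=2$ for the new links, the direction $[(2,1)]$ stays free: its distances from $[(1,0)]$, $[(0,1)]$, $[(1,1)]$ are $1$, $1/2$, $1$.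
\end{example}

\begin{proposition}[point step]\label{prop:step}
Let $S$ be a stage and $N\ge0$ an integer. There is a stage $S'$ with the following properties.
\begin{itemize}
\item[(1)] $P_{S'}=P_S$, the space $\mathcal{L}_{S'}$ arises from $\mathcal{L}_S$ by adding finitely many cells, every link of $S$ is a link of $S'$, and $F_{S'}\cap(P_S\times\mathcal{L}_S)=F_S$.
\item[(2)] Any $p,q\in P_S$ with $d(p,q)\ge|\pi|^N$ have a common line in $S'$.
\item[(3)] For each new cell there are disjoint balls $B,B'\subseteq P_S$ such that the lines of this cell are incident in $S'$ only with points of $B\cup B'$.
\end{itemize}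
\end{proposition}

\begin{proof}
\emph{The pairs to be joined.} The set $E=\{(p,q):d(p,q)\ge|\pi|^N\}$ misses $\Delta$, and it is compact and open in $P_S\times P_S$ because $d$ is locally constant off $\Delta$. By Lemma~\ref{lem:clopen}, $U=E\setminus G_S$ is open and closed in $E$, hence compact and open. Products of two balls form a base of $P_S\times P_S$, so $U$ is a finite union of such products. Subdividing the balls, we obtain a level $r$ such that $r$-balls are fine and $U$ is a union of products $B\times B'$ of $r$-balls. In each product $B\neq B'$, since $U$ misses $\Delta$; and $U$ is symmetric. Let $\mathcal{U}$ be the finite set of unordered pairs $\{B,B'\}$ of $r$-balls with $B\times B'\subseteq U$, and fix an order of each pair.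

\emph{Choice of discs.} Let $B$ be an $r$-ball that occurs in $e\ge1$ pairs of $\mathcal{U}$. The links of $S$ whose ball $B_\alpha$ contains a given point of $B$ are those with $B\subseteq B_\alpha$. Let $W_B$ be the complement in $\mathbb{P}^1$ of the union of their discs $T_\alpha$. It is nonempty by (S2) and open because discs are closed, hence infinite by Lemma~\ref{lem:discs}(c). Choose distinct $s_1,\dots,s_{e+1}\in W_B$, assign $s_1,\dots,s_e$ to the $e$ pairs containing $B$, and for each of these pairs choose, by Lemma~\ref{lem:discs}(a), a chart of $B$ whose matrix $A$ sends $[(1,0)]$ to the assigned direction. The direction $s_{e+1}$ is kept in reserve. Having done this for all $B$, choose one $k\ge1$ such that for every $B$ the balls of radius $|\pi|^k$ about $s_1,\dots,s_e$ lie in $W_B$ and $|\pi|^k<\delta(s_\mu,s_\nu)$ for $\mu\neq\nu$. By the ultrametric inequality these $e$ discs are pairwise disjoint, and they miss $s_{e+1}$.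

\emph{The new cells and links.} For each $\{B,B'\}\in\mathcal{U}$ add a line cell $L_{BB'}$ with coordinates $(u,w)\in O^2$ and two links with the integer $k$. The first consists of the chosen chart $(x,y)$ of $B$ and the chart of $L_{BB'}$ with center $0$ and matrix $\mathbf{1}$. The second consists of the chosen chart $(x',y')$ of $B'$ and the chart of $L_{BB'}$ with center $0$ and matrix $\sigma$. In the cell coordinates $(u,w)$ the two incidence relations are the two equations \eqref{eq:model2}. Keep all links of $S$. Properties (1) and (3) hold, because a new link involves only its own new line cell and one of the balls $B$, $B'$.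

\emph{Property (2).} A pair in $E\cap G_S$ is joined in $S$. A pair in $U$ lies in $B\times B'$ or $B'\times B$ for some $\{B,B'\}\in\mathcal{U}$. Since $B\cap B'=\emptyset$, a point of $B$ is incident with lines of $L_{BB'}$ only through the first link and a point of $B'$ only through the second. By Lemma~\ref{lem:model2},
\begin{equation}\label{eq:oneline}
\text{each }p\in B\text{ and }q\in B'\text{ have exactly one common line in }L_{BB'}.
\end{equation}

\emph{Axioms (S2), (S2*), (S3).} Let $p\in P_S$ and let $B$ be its $r$-ball. If $B$ occurs in no pair of $\mathcal{U}$, the links at $p$ are unchanged. Otherwise the new discs at $p$ are the $e$ discs chosen for $B$; they lie in $W_B$, so they avoid the old discs, they are pairwise disjoint, and $s_{e+1}$ lies in no old or new disc. This is (S2). For old lines (S2*) is unchanged, and for lines in $L_{BB'}$ it is \eqref{eq:twodiscs}. The new boxes are $B\times L_{BB'}$ and $B'\times L_{BB'}$. These two are disjoint because $B\cap B'=\emptyset$, and they are disjoint from all other boxes because those lie over other line cells. This is (S3).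

\emph{Axiom (S1).} Suppose that $p\neq q$ are both incident in $S'$ with $\ell\neq m$. By (1) and (S1) for $S$, one of the lines is new, say $\ell\in L_{BB'}$; then $p,q\in B\cup B'$.

\emph{Case 1: one point lies in $B$ and the other in $B'$.} Then $(p,q)\in U$, so $p,q$ are not joined in $S$ and $m$ is new, say $m\in L_{CC'}$ with $p,q\in C\cup C'$. Each of the distinct $r$-balls $B,B'$ meets $C\cup C'$, so $\{B,B'\}=\{C,C'\}$ and $m\in L_{BB'}$. Now $m=\ell$ by \eqref{eq:oneline}, a contradiction.

\emph{Case 2: both points lie in the same ball $B_0\in\{B,B'\}$.} Let $\alpha$ be the new link with box $B_0\times L_{BB'}$. Both points are incident with $\ell$ through $\alpha$, so $[p-q]\in T_\alpha$ by Lemma~\ref{lem:link}(b). The new point balls have level $r$, so $B_0$ is fine for the links of $S'$, and these satisfy (S3). By Lemma~\ref{lem:close}, $p$ and $q$ are incident with $m$ through one link $\gamma$ with $p\in B_\gamma$ and $[p-q]\in T_\gamma$. Since $T_\alpha\cap T_\gamma\neq\emptyset$, axiom (S2) for $S'$ at $p$ gives $\gamma=\alpha$. The uniqueness in Lemma~\ref{lem:link}(b) gives $m=\ell$, a contradiction.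
\end{proof}

The compactness of $O$ entered through the closedness of $G_S$ and the finiteness of $\mathcal{U}$, which allows a single $k$ and keeps the number of discs at a point finite. The ultrametric inequality entered through the partition of $U$ into products of pairwise disjoint open balls. No such partition exists over $\mathbb{R}$, in accordance with Theorem~\ref{thm:B}.

By duality there is a \emph{line step}: it keeps $\mathcal{L}_S$ and all links, adds finitely many point cells, leaves the incidence between old elements unchanged, and gives a common point to any two lines $\ell,m\in\mathcal{L}_S$ with $d(\ell,m)\ge|\pi|^N$.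

\section{The noncompact plane}\label{sec:plane}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Let $S_0$ have $I=\{1,2,3,4\}$, $J=\emptyset$ and no links; all axioms hold trivially. Obtain $S_{n+1}$ from $S_n$ by a point step with $N=n$ followed by a line step with $N=n$. Put
\[
P=\bigcup_nP_{S_n},\qquad\mathcal{L}=\bigcup_n\mathcal{L}_{S_n},\qquad\mathbf{F}=\bigcup_nF_{S_n},
\]
and give $P$ and $\mathcal{L}$ the topology of the disjoint sum of their cells. The metrics $d$ of the stages agree where both are defined. Each stage has finitely many cells, so there are countably many in all. The first point step adds line cells, since $G_{S_0}=\emptyset$; so $\mathcal{L}_{S_1}\neq\emptyset$. Thus $P$ and $\mathcal{L}$ are non-discrete, Hausdorff and locally compact, and $P_{S_n}$, $\mathcal{L}_{S_n}$ are open subspaces. By Proposition~\ref{prop:step}(1), its dual and induction,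
\begin{equation}\label{eq:frozen}
\mathbf{F}\cap(P_{S_n}\times\mathcal{L}_{S_n})=F_{S_n}\qquad\text{for all }n .
\end{equation}

\emph{Projective plane.} Let $p\neq q$ in $P$. For large $n$ both lie in $P_{S_n}$ and $d(p,q)\ge|\pi|^n$, so they have a common line in $S_{n+1}$. Two common lines would lie in some $\mathcal{L}_{S_m}$ with $p,q\in P_{S_m}$ and violate (S1) by \eqref{eq:frozen}. The same argument with the line steps shows that two distinct lines have exactly one common point. Let $p_i=(i,0)$ for $1\le i\le4$. For $i\neq j$ we have $d(p_i,p_j)=2\ge|\pi|^0$, so the first point step joins $p_i$ and $p_j$ by a line $\ell$ in a new cell. By Proposition~\ref{prop:step}(3), the points of $P_{S_0}$ then incident with $\ell$ lie in two balls. A ball lies in a single cell, so one ball lies in the cell of $p_i$ and the other in the cell of $p_j$. Hence $\ell$ is incident with neither of the other two points at this step, nor later, because incidence between existing elements is never changed. So $p_1,\dots,p_4$ form a quadrangle.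

\emph{Continuity and rationality.} Let $p_0\neq q_0$ be joined in $S_n$. By Lemma~\ref{lem:clopen}, all pairs in a neighborhood of $(p_0,q_0)$ in $P_{S_n}\times P_{S_n}$, which is also a neighborhood in $P\times P$, are joined in $S_n$, and the join there is rational and continuous. It coincides with the join in the plane by uniqueness. The dual of Lemma~\ref{lem:clopen} gives the same for the intersection.

\emph{Infinitely many cells.} By Lemma~\ref{lem:unjoined} each $S_n$ has two distinct points without a common line in $S_n$. By \eqref{eq:frozen} their join in the plane lies outside $\mathcal{L}_{S_n}$. So $\mathcal{L}\neq\mathcal{L}_{S_n}$ for all $n$, and $\mathcal{L}$ has infinitely many cells. The dual half of Lemma~\ref{lem:unjoined}, applied for $n\ge1$, shows the same for $P$.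

\emph{Locally compact, not compact.} The cells form an open cover of $P$ without a finite subcover, so $P$ is not compact. By \eqref{eq:frozen}, $\mathbf{F}$ meets each product of a point cell and a line cell in a compact set. These products form an open cover of $P\times\mathcal{L}$, so $\mathbf{F}$ is closed. Therefore lines and pencils are closed in $P$ and $\mathcal{L}$, and all five kinds of spaces are locally compact, without appeal to (F1).
\end{proof}

\begin{remark}[the pencil of a point]\label{rem:pencil}
Fix $p\in P$ and let $\alpha$ range over the links of all stages with $p\in B_\alpha$, say $p=a_\alpha(x,y)$. By (S3), $\mathcal{L}_p\cap D_\alpha$ is the set of lines $b_\alpha(u,\pi^{k_\alpha}xu-y)$ with $u\in O$, and these open subsets partition $\mathcal{L}_p$. Send such a line to $[A_\alpha(1,\pi^{k_\alpha}u)]$, the direction of its segment in $B_\alpha$. By Lemma~\ref{lem:discs}(b) and (S2) this is a homeomorphism of $\mathcal{L}_p$ onto the open set $\bigcup_\alpha T_\alpha\subseteq\mathbb{P}^1$. The complements of the discs at $p$ in the stages $S_m$ form a decreasing sequence of nonempty closed subsets of the compact space $\mathbb{P}^1$, so some direction $s$ lies in no $T_\alpha$. Let $q_n\to p$ with $[q_n-p]=s$.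 A compact set of lines is contained in some $\mathcal{L}_{S_m}$ with $p\in P_{S_m}$. For large $n$ the points $p,q_n$ lie in a ball that is fine for $S_m$, so $p\vee q_n\notin\mathcal{L}_{S_m}$ by Lemma~\ref{lem:close} and \eqref{eq:frozen}. Thus $p\vee q_n$ eventually leaves every compact set.
\end{remark}

\section{Planes that are not totally disconnected}\label{sec:B}

From now on the plane is an arbitrary topological projective plane, and lines, regarded as point sets, are denoted by capital letters. For lines $L,M$ and a point $z\notin L\cup M$, the \emph{perspectivity} $L\to M$ with center $z$ is the map $x\mapsto(x\vee z)\wedge M$.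

\begin{lemma}\label{lem:persp}
\begin{itemize}
\item[(a)] Perspectivities are homeomorphisms. All lines and all pencils are homeomorphic to each other, and for $x,x'$ on a line $L$ there is a homeomorphism of $L$ that maps $x$ to $x'$.
\item[(b)] Let $V=a\vee b$ with $a\neq b$. Then $P\setminus V$ is open in $P$ and homeomorphic to $(\mathcal{L}_a\setminus\{V\})\times(\mathcal{L}_b\setminus\{V\})$. The sets $P\setminus V$ cover $P$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) For $z\notin L$ the map $L\to\mathcal{L}_z$, $x\mapsto x\vee z$, is continuous with continuous inverse $H\mapsto H\wedge L$. A perspectivity is a composite $L\to\mathcal{L}_z\to M$ of such a map and the inverse of another. For lines $L\neq M$ a center exists: take a point other than $L\wedge M$ on a third line through $L\wedge M$. For a point $z$ there is a line missing $z$: join points other than $z$ on two different lines through $z$. This proves the first two claims and the last claim of (b). Given $x,x'\in L$, let $M\neq L$ be a line through a point of $L\setminus\{x,x'\}$, so that $x,x'\notin M$, and let $y\in M\setminus L$. The line $x\vee y$ meets $L$ only in $x$ and $M$ only in $y$, so a third point on it is the center of a perspectivity $L\to M$ with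 $x\mapsto y$. The same construction with $x'$ gives a perspectivity $L\to M$ with $x'\mapsto y$. Compose the first with the inverse of the second.

(b) The set $P\setminus V=\{z\neq a:z\vee a\neq V\}$ is open, since $P\setminus\{a\}$ and $\mathcal{L}\setminus\{V\}$ are open and the join is continuous. The map $z\mapsto(z\vee a,z\vee b)$ has the inverse $(H,H')\mapsto H\wedge H'$: here $H\neq H'$, since $V$ is the only line through $a$ and $b$, and $H\wedge H'\notin V$, since $H$ meets $V$ only in $a$ and $H'$ meets $V$ only in $b$.
\end{proof}

We recall that in a compact Hausdorff space $Z$ the connected component of a point $z$ is the intersection of all clopen (closed and open) sets containing $z$. If $Q\subseteq Z$ is closed and disjoint from this component, then by compactness finitely many of these clopen sets have an intersection disjoint from $Q$: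
\begin{equation}\label{eq:quasi}
\text{there is a clopen set }H\subseteq Z\text{ with }z\in H\text{ and }H\cap Q=\emptyset .
\end{equation}

\begin{lemma}\label{lem:top}
Let $X$ be a locally compact Hausdorff space.
\begin{itemize}
\item[(a)] If $X$ is totally disconnected, the compact open sets form a base of $X$.
\item[(b)] Let $C$ be the component of a point $o\in X$, and let $V$ be a compact neighborhood of $o$ with $C\not\subseteq V$. Then $V$ contains a connected set that contains $o$ and a point of the boundary $\partial V$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) Let $V$ be a compact neighborhood of $x$. Apply \eqref{eq:quasi} to $Z=V$, $z=x$, $Q=\partial V$. The set $H$ is compact, and it is open in $X$ because it is open in $V$ and contained in $V\setminus\partial V=\operatorname{int}V$.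

(b) Components are closed, so $Z=V\cap C$ is compact. Suppose that the component of $o$ in $Z$ misses $Q=\partial V\cap C$, and take $H$ as in \eqref{eq:quasi}. Then $H$ is compact, hence closed in $C$. It is open in $V\cap C$ and contained in $\operatorname{int}V$, hence open in $C$. Also $o\in H$, and $H\neq C$ because $C\not\subseteq V$. This contradicts the connectedness of $C$.
\end{proof}

\subsection*{Multiplication and division}
Let $o,u$ be distinct points, $X=o\vee u$, and $v\notin X$. Put $Y=o\vee v$ and $W=u\vee v$; then $o\notin W$ and $u\notin Y$, since $o,u,v$ are not collinear. For $t\in W\setminus\{u,v\}$ the line $o\vee t$ meets $W$ only in $t$, so it contains neither $u$ nor $v$. Let $h_t\colon X\to Y$ be the composite of the perspectivity $X\to o\vee t$ with center $v$ and the perspectivity $o\vee t\to Y$ with center $u$ (Figure~\ref{fig:mult}). It is a homeomorphism with $h_t(o)=o$. In Example~\ref{ex:classical}, with $W$ the line at infinity, $X$ and $Y$ the coordinate axes and $t$ the point at infinity of slope $\tau$, the map $h_t$ sends $(\xi,0)$ first to $(\xi,\tau\xi)$ and then to $(0,\tau\xi)$. So $h_t$ is multiplication by $t$, and $v$ is the slope $\infty$. The next lemma recovers $t$ from $x$ and $h_t(x)$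 by a continuous division, with $y/0=\infty$ for $y\neq0$.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1]
\draw[thick] (0,0)--(6,0)--(0,4)--cycle;
\draw (0,0)--(3,2);
\draw[dashed] (2,0)--(0,4);
\draw[dashed] (6,0)--(0,1.333);
\fill (0,0) circle (1.6pt) node[below left] {$o$};
\fill (6,0) circle (1.6pt) node[below right] {$u$};
\fill (0,4) circle (1.6pt) node[above left] {$v$};
\fill (3,2) circle (1.6pt) node[above right] {$t$};
\fill (2,0) circle (1.6pt) node[below] {$x$};
\fill (1.5,1) circle (1.6pt);
\node at (1.62,1.38) {$z$};
\fill (0,1.333) circle (1.6pt) node[left] {$y=h_t(x)$};
\node[below] at (4,0) {$X$};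
\node[left] at (0,2.8) {$Y$};
\node[above right] at (4.5,1) {$W$};
\end{tikzpicture}
\caption{The triangle $o,u,v$ with sides $X,Y,W$. Given $t\in W$, the point $x\in X$ is projected from $v$ to $z$ on the line $o\vee t$, and $z$ is projected from $u$ to $y=h_t(x)\in Y$. Conversely, $x$ and $y$ determine $z=(x\vee v)\wedge(y\vee u)$ and then $t=W\wedge(o\vee z)$.}\label{fig:mult}
\end{figure}

\begin{lemma}\label{lem:division}
On $\Omega=\bigl((X\setminus\{u\})\times Y\bigr)\setminus\{(o,o)\}$ the map
\[
\theta(x,y)=W\wedge(o\vee z),\qquad z=(x\vee v)\wedge(y\vee u),
\]
is defined and continuous, with values in $W$. Moreover $\theta(x,h_t(x))=t$ for $x\in X\setminus\{o,u\}$ and $t\in W\setminus\{u,v\}$, and $\theta(o,y)=v$ for $y\in Y\setminus\{o\}$.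
\end{lemma}

\begin{proof}
The joins $x\vee v$ and $y\vee u$ are defined since $v\notin X$ and $u\notin Y$. If $u\in x\vee v$, then $x\vee v=W$ and $x=X\wedge W=u$; so $u\notin x\vee v$, the two lines are distinct, and $z$ is defined. If $z=o$, then $x\vee v=Y$ and $y\vee u=X$, so $x$ and $y$ both equal $X\wedge Y=o$. Thus $z\neq o$ on $\Omega$, and $o\vee z\neq W$ because $o\notin W$. So $\theta$ is a composite of joins and intersections inside their domains.

Let $y=h_t(x)$ and $z'=(x\vee v)\wedge(o\vee t)$. Then $y$ lies on $z'\vee u$, so $z'\in y\vee u$ and $z'=z$. Hence $o\vee z=o\vee t$ and $\theta(x,y)=t$. For $x=o$ and $y\neq o$ we get $z=Y\wedge(y\vee u)=y$, so $o\vee z=Y$ and $\theta(o,y)=W\wedge Y=v$.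
\end{proof}

The idea of the proof of Theorem~\ref{thm:B} is now as follows. If a sequence $t_n$ has no convergent subsequence in $W$, then multiplication by $t_n$ moves every fixed $x\neq o,u$ out of a given compact neighborhood $N$ of $o$, while it fixes $o$. A small connected set containing $o$ is therefore stretched across the boundary of $N$. This produces $x_k\to o$ whose products accumulate at a point $y\neq o$, and division forces the factors to converge to $v$.

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Let the plane be locally compact with $P$ not totally disconnected.

\emph{Lines are not totally disconnected.} Otherwise all pencils are totally disconnected by Lemma~\ref{lem:persp}(a), and so are the open sets $P\setminus V$, being products of totally disconnected spaces by Lemma~\ref{lem:persp}(b). These sets are locally compact and cover $P$, so by Lemma~\ref{lem:top}(a) the Hausdorff space $P$ has a base of compact open, hence clopen, sets. Any two points of $P$ are then separated by a clopen set, and $P$ is totally disconnected, contrary to the hypothesis.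

Choose a line $X$ and a point $o\in X$ whose component $C$ in $X$ is not $\{o\}$. Choose $u,v,Y,W$ as above. By (F1) and (F2) all lines are locally compact and metrizable. Suppose that the plane is not compact. Then $W$ is not compact by (F1), so it contains a sequence $(t_n)$ without a subsequence converging in $W$. Such a sequence takes each value only finitely often, so we may assume $t_n\neq u,v$.

\emph{Escape of single points.} Let $N$ be a compact neighborhood of $o$ in $Y$, and let $c\in X\setminus\{o,u\}$. Then $h_{t_n}(c)\in N$ for only finitely many $n$. Otherwise $h_{t_n}(c)$ converges to some $y\in N$ along a subsequence, $(c,y)\in\Omega$, and $t_n=\theta(c,h_{t_n}(c))\to\theta(c,y)\in W$ along this subsequence by Lemma~\ref{lem:division}.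

\emph{Crossing the boundary.} Let $V_1\supseteq V_2\supseteq\cdots$ be compact neighborhoods of $o$ in $X$ that form a neighborhood base, with $V_1$ so small that it misses $u$ and some point of $C$. By Lemma~\ref{lem:top}(b) there are connected sets $C_k\subseteq V_k$ with $o\in C_k$ and points $c_k\in C_k\cap\partial V_k$. Then $c_k\neq o,u$, so by the previous step we can choose $n_1<n_2<\cdots$ with $h_{t_{n_k}}(c_k)\notin N$. The connected set $h_{t_{n_k}}(C_k)$ contains $o\in\operatorname{int}N$ and a point of $Y\setminus N$, so it meets $\partial N$. Choose $x_k\in C_k$ with $y_k=h_{t_{n_k}}(x_k)\in\partial N$. Then $x_k\neq o$ because $y_k\neq o$, and $x_k\neq u$, $x_k\to o$ because $x_k\in V_k$. Since $\partial N$ is compact, $y_k\to y\in\partial N$ along a subsequence, and $y\neq o$. By Lemma~\ref{lem:division}, $t_{n_k}=\theta(x_k,y_k)\to\theta(o,y)=v$ along this subsequence. This contradicts the choice of $(t_n)$.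
\end{proof}

Connectedness is used only to cross the boundary. In a totally disconnected plane $N$ can be compact and open, $\partial N$ is then empty, and the image of $V_k$ may leave $N$ without producing a limit point $y\neq o$.

\section{The spaces of a noncompact plane}\label{sec:C}

We use Brouwer's theorem: a nonempty compact metrizable space without isolated points that has a base of clopen sets is homeomorphic to the Cantor set $\{0,1\}^{\mathbb{N}}$. The Cantor set is a topological group under coordinatewise addition modulo $2$, hence homogeneous, so the Cantor set minus a point is well defined up to homeomorphism.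

\begin{proof}[Proof of Corollary~\ref{cor:C}]
Let the plane be locally compact and not compact, and let $Z$ be one of $P$, $\mathcal{L}$, $\mathbf{F}$, a line or a pencil. By (F1), $Z$ is locally compact and not compact. By (F2) it has a countable base, being a subspace of $P$, $\mathcal{L}$ or $P\times\mathcal{L}$. By Theorem~\ref{thm:B}, applied to the plane and to its dual, $P$ and $\mathcal{L}$ are totally disconnected; hence so are $P\times\mathcal{L}$ and $Z$.

\emph{No isolated points.} If a line had an isolated point, then by Lemma~\ref{lem:persp}(a) that line would be discrete, and so would all lines and pencils. By Lemma~\ref{lem:persp}(b), $P$ would be covered by discrete open sets and be discrete, which is excluded. So lines and pencils have no isolated points. A point of $P$ lies on a line, an element of $\mathcal{L}$ lies in a pencil, and a flag $(p,L)$ lies in the copy $\{p\}\times\mathcal{L}_p\subseteq\mathbf{F}$ of a pencil. A point that is not isolated in a subspace is not isolated in the whole space, so $Z$ has no isolated points.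

\emph{The one-point compactification.} Let $Z^+=Z\cup\{\infty\}$; it is compact and Hausdorff. By Lemma~\ref{lem:top}(a) the compact open sets form a base of $Z$. There are only countably many of them, since each is a finite union of members of a countable base. Every compact subset of $Z$ is covered by finitely many compact open sets, so it lies in a compact open set; thus the complements in $Z^+$ of the compact open subsets of $Z$ form a neighborhood base of $\infty$. These complements and the compact open subsets of $Z$ together form a countable base of clopen sets of $Z^+$. A compact Hausdorff space with a countable base is metrizable. The point $\infty$ is not isolated because $Z$ is not compact, and the points of the open subspace $Z$ are not isolated either. By Brouwer's theorem $Z^+$ is the Cantor set, and $Z=Z^+\setminus\{\infty\}$.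
\end{proof}
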